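# Disjoint pairs on the paths of the $k^n$ board

## The theorem, and what it says

**Theorem 1.** Let $k$ and $n$ be positive integers with
$$k\ \ge\ \frac{2}{2^{1/n}-1}.$$
Then one can choose, for each path $\ell$ of the $k^n$-game, a two-element set $P_\ell\subset \ell$ in such a way that the sets $P_\ell$ are pairwise disjoint. Consequently the second player can force a tie in the $k^n$-game.

Let us unpack this.

**Definition (board and paths).** The board is $X=\{1,\dots,k\}^n$. A *path* is a set of $k$ points of $X$ on a straight line. Equivalently, its points can be listed as $\alpha_1,\dots,\alpha_k$ so that, in each coordinate $j$, the sequence of $j$-th coordinates of $\alpha_1,\dots,\alpha_k$ is a constant sequence $(c,\dots,c)$ with $1\le c\le k$, or $(1,2,\dots,k)$, or $(k,k-1,\dots,1)$, and at least one coordinate is non-constant. We work with the listing.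

For example, on the $3^2$ board the set $\{(1,3),(2,2),(3,1)\}$ is a path: the first coordinate increases and the second decreases. Reading it backwards exchanges the two roles, and the set is the same.

**Definition (the game).** Two players alternately claim unclaimed points of $X$; the first player moves first. The first player to claim all points of some path wins, and the game ends at that moment. If all points are claimed and nobody has completed a path, the game is a tie. The second player *can force a tie* if they have a strategy guaranteeing that the first player never wins.

**Counting paths.** Let $k\ge 2$. A listing is a choice, for each of the $n$ coordinates, of one of $k+2$ sequences ($k$ constant ones, the increasing one, the decreasing one), not all constant; this gives $(k+2)^n-k^n$ listings. In a listing of a given path each non-constant coordinate takes all values $1,\dots,k$, so the listing is determined by saying whether one fixed non-constant coordinate increases or decreases. Hence each path has exactly two listings, reversals of each other, and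
$$\#\{\text{paths}\}=\frac{(k+2)^n-k^n}{2}. \tag{1}$$

**The hypothesis is a count.** The number $2^{1/n}-1$ is at most $1$, so the hypothesis forces $k\ge 2$. For $k\ge2$,
$$k\ge\frac{2}{2^{1/n}-1}\iff \Big(1+\frac2k\Big)^n\le 2\iff (k+2)^n-k^n\le k^n\iff 2\cdot\#\{\text{paths}\}\le k^n. \tag{2}$$
The hypothesis says exactly that there are at least twice as many points as paths. If each path is to own two private points, this is plainly necessary. Theorem 1 says that this trivial necessary condition is sufficient.

**Where the inequality comes from.** The question is taken from a printed mathematics book. Its Theorem 4(a) says that the second player can force a tie if $k\ge 3^n-1$ with $k$ odd, or $k\ge 2^{n+1}-2$ with $k$ even. The book conjectures that these bounds can be improved by a direct application of two of its lemmas (which are not used here), and that $k\ge 2(2^{1/n}-1)^{-1}$ can be shown to be sufficient in this way. It glosses the inequality as "the total number of points be greater than the total number of paths". The gloss is a different condition: $k^n>\#\{\text{paths}\}$ means $(k+2)^n<3k^n$, that is, $k>2(3^{1/n}-1)^{-1}$, which is weaker. Theorem 1 concerns the displayed inequality.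

To see the scale: since $2^{1/n}-1=e^{(\ln 2)/n}-1\ge (\ln 2)/n$, the threshold in Theorem 1 is at most $2n/\ln 2<2.89\,n$. It is linear in $n$, while the bounds in Theorem 4(a) are exponential. For $n=3$ the threshold is about $7.7$, so $k\ge 8$ suffices, whereas Theorem 4(a) asks for $k\ge 14$ ($k$ even) or $k\ge 27$ ($k$ odd).

## Why private pairs give a tie, and some small boards

**Lemma 1 (pairing strategy).** Suppose every path $\ell$ contains a two-element set $P_\ell$, and the sets $P_\ell$ are pairwise disjoint. Then the second player can force a tie.

**Proof.** When the first player claims a point $q$, the second player replies as follows. If $q$ lies in some $P_\ell=\{q,q'\}$ (there is at most one such $\ell$) and $q'$ is unclaimed, claim $q'$. Otherwise claim any unclaimed point, if one remains.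

The first player never owns both points of any $P_\ell$. Suppose he did. When he claimed the first of the two, the other was still unclaimed, because he claims it only later. The second player would have claimed it at once, a contradiction. Since every path contains its $P_\ell$, the first player never completes a path. $\square$

So the game disappears, and we must find disjoint pairs. Here are the smallest cases.

For $n=1$ the whole board is the only path, and the hypothesis reads $k\ge2$: choose any two points.

For $n=2$ there are $k$ rows, $k$ columns and $2$ diagonals, hence $2k+2$ paths, in agreement with (1) (for $k=2$ these six paths are the six pairs of points). We need $2(2k+2)\le k^2$. For $k=3$ this fails ($16>9$), for $k=4$ it fails ($20>16$), and for $k=5$ it holds with one point to spare ($24\le 25$). For $k=5$ pairs can be found by hand. In the array below, equal numbers form a pair: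
$$\begin{array}{ccccc}
11&1&8&1&12\\
6&2&2&9&10\\
3&7&\ast&9&3\\
6&7&4&4&10\\
12&5&8&5&11
\end{array}$$
Numbers $1,\dots,5$ lie in rows $1,\dots,5$; numbers $6,\dots,10$ lie in columns $1,\dots,5$; the two $11$'s lie on one diagonal and the two $12$'s on the other. Twelve paths own twelve disjoint pairs.

In general we cannot draw the picture, so we need a criterion.

## Fractional pairs and Hall's theorem

Recall **Hall's theorem**: in a finite bipartite graph with sides $U$ and $V$, there is a matching that covers $U$ if and only if every $U'\subset U$ has at least $|U'|$ neighbours in $V$.

Hall's condition is about all sets of paths at once. A convenient way to verify it is to let each path distribute a fixed amount of weight over its own points without overloading any point.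

**Lemma 2 (weights give disjoint sets).** Let $r\ge1$ be an integer. Suppose there are weights $w(\ell,p)\ge0$, for every path $\ell$ and every $p\in\ell$, with
$$\sum_{p\in\ell}w(\ell,p)=r\ \text{ for every path }\ell,\qquad \sum_{\ell\ni p}w(\ell,p)\le 1\ \text{ for every }p\in X .$$
Then one can choose pairwise disjoint $r$-element sets $R_\ell\subset\ell$, one for each path $\ell$.

**Proof.** For any set $\mathcal L$ of paths, with $\bigcup\mathcal L$ the set of points on at least one of them,
$$r|\mathcal L|=\sum_{\ell\in\mathcal L}\sum_{p\in\ell}w(\ell,p)\le\sum_{p\in\bigcup\mathcal L}\ \sum_{\ell\ni p}w(\ell,p)\le\Big|\bigcup\mathcal L\Big|.$$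
Form the bipartite graph with $r$ copies of each path on one side and the points of $X$ on the other, each copy of $\ell$ being joined to all points of $\ell$. Take a set of copies, and let $\mathcal L$ be the set of paths of which at least one copy occurs. The set has at most $r|\mathcal L|$ elements, and its neighbourhood is $\bigcup\mathcal L$, which has at least $r|\mathcal L|$ elements. By Hall's theorem all copies can be matched to distinct points. Let $R_\ell$ consist of the $r$ points matched to the copies of $\ell$. $\square$

We call $\sum_{\ell\ni p}w(\ell,p)$ the *load* of $p$. For Theorem 1 we take $r=2$. The total weight is then $2\cdot\#\{\text{paths}\}$, so the average load is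
$$\rho:=\frac{(k+2)^n-k^n}{k^n}=\Big(1+\frac2k\Big)^n-1,$$
and the hypothesis of Theorem 1 is $\rho\le1$. At the threshold there is almost no slack, so the loads must be almost equal everywhere. The natural aim is to make them exactly equal. To see how, we need to know which paths pass through a given point.

## Classes of values, and the paths through a point

From here on $k\ge2$ and $m=\lfloor k/2\rfloor$.

**Definition (classes).** For $1\le c\le m$ the *class* $C_c$ is $\{c,\,k+1-c\}$; it has two elements. If $k$ is odd, the value $m+1$ is the *centre*; it lies in no class.

For $k=5$ the classes are $\{1,5\}$ and $\{2,4\}$, and $3$ is the centre. For $k=4$ they are $\{1,4\}$ and $\{2,3\}$, and there is no centre.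

**Definition (active coordinates, $c$-points).** The set $A(\ell)\neq\emptyset$ of non-constant coordinates of a path $\ell$ is its set of *active* coordinates. The path is *short* if $|A(\ell)|=1$ and *long* if $|A(\ell)|\ge2$. In a listing of $\ell$, each active coordinate of the point of index $i$ equals $i$ or $k+1-i$. So for each class $C_c$ exactly two points of $\ell$, those of index $c$ and $k+1-c$, have their active coordinates in $C_c$; these are the *$c$-points* of $\ell$. (Reversing the listing only swaps them.) If $k$ is odd, there is one more point on $\ell$, whose active coordinates are all at the centre.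

For $k=4$, $n=3$, the path $\{(1,1,1),(2,2,1),(3,3,1),(4,4,1)\}$ has active set $\{1,2\}$. Its $1$-points are $(1,1,1)$ and $(4,4,1)$; its $2$-points are $(2,2,1)$ and $(3,3,1)$.

**Lemma 3.** Let $p\in X$, let $c$ be a class, and let $\emptyset\ne A\subset\{j:p_j\in C_c\}$. Then exactly one path through $p$ has active set $A$.

**Proof.** On such a path $p$ is a $c$-point, so exactly one of the two listings gives $p$ the index $c$. In that listing coordinate $j\in A$ must be increasing if $p_j=c$ and decreasing if $p_j=k+1-c$; these cases are distinct because $c\ne k+1-c$. The other coordinates are constant and equal to those of $p$. So the path is determined, and this recipe does define a path through $p$. $\square$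

## Even spreading and its failure at corners and the centre

The first thing to try in Lemma 2 is $w(\ell,p)=2/k$ for all $p\in\ell$. The load of $p$ is then $2/k$ times the number of paths through $p$. Let us find the largest load.

Fix $p$ and a nonempty set $A$ of coordinates. If a path through $p$ has active set $A$, then the values $p_j$, $j\in A$, all lie in one class or are all the centre. In the first case there is one such path, by Lemma 3. In the second case $p$ has index $m+1$ in every listing, each active coordinate may be increasing or decreasing, and reversal identifies the $2^{|A|}$ choices in pairs: there are $2^{|A|-1}$ such paths. Consequently: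

* If $k$ is even, at most $\sum_{A\neq\emptyset}1=2^n-1$ paths pass through $p$, with equality at the corner $(1,\dots,1)$.
* If $k$ is odd, at most $\sum_{A\ne\emptyset}2^{|A|-1}=\frac{3^n-1}{2}$ paths pass through $p$, with equality at the point all of whose coordinates are the centre.

So even spreading satisfies Lemma 2 with $r=2$ exactly when $k\ge 2(2^n-1)=2^{n+1}-2$ for even $k$, and $k\ge 3^n-1$ for odd $k$. These are precisely the bounds of Theorem 4(a), and even spreading cannot go beyond them.

One might hope to keep the even spreading on the long paths and repair matters by moving weight on the short ones. This fails too. Take $n=4$, $k=12$. Then $2\cdot\#\{\text{paths}\}=14^4-12^4=17680\le 20736=12^4$, so the hypothesis of Theorem 1 holds. The corner $(1,1,1,1)$ lies on $2^4-1-4=11$ long paths, so from them alone it receives $11\cdot\frac{2}{12}>1$. Short paths have nonnegative weight and cannot undo this.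

There are thus two tasks. The long paths must avoid crowded points, and the short paths must then compensate for whatever unevenness the long paths leave. The result will be this.

**Theorem 2 (balanced weights).** Let $n\ge1$, $k\ge2$ and $k\ge 2n-2$. There are weights $w(\ell,p)\ge0$, defined for every path $\ell$ and every $p\in\ell$, such that
$$\sum_{p\in\ell}w(\ell,p)=2\ \text{ for every path }\ell,\qquad \sum_{\ell\ni p}w(\ell,p)=\rho=\frac{(k+2)^n-k^n}{k^n}\ \text{ for every }p\in X. \tag{3}$$

The proof occupies the next three sections; the hypotheses of Theorem 2 are in force there. Since $2n-2$ is even, $k\ge 2n-2$ gives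
$$m\ge n-1. \tag{4}$$

## Long paths put their weight on free classes

A corner is crowded because every nonempty subset of its coordinates is the active set of a path through it. We shall let each class of coordinates at a point be served by one long path only: the one whose active set is *all* the coordinates in that class. Seen from the path, the rule is the following.

**Definition (free class).** A class $c$ is *free* for a long path $\ell$ if no constant coordinate of $\ell$ has its value in $C_c$. Let $f(\ell)$ be the number of free classes of $\ell$.

In the $4^3$ example above the constant coordinate has value $1\in C_1$, so only the class $C_2$ is free and $f(\ell)=1$.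

**Step 1. Weights on long paths.** *This step defines $w$ on long paths and checks that each distributes exactly $2$.* A long path has $n-|A|$ constant coordinates, and each of them spoils at most one class. By (4),
$$f(\ell)\ \ge\ m-(n-|A|)\ \ge\ |A|-1\ \ge\ 1 .$$
For each free class $c$ put $w(\ell,p)=1/f(\ell)$ at the two $c$-points $p$ of $\ell$, and put $w(\ell,p)=0$ at all other points of $\ell$. Each of the $f(\ell)$ free classes accounts for weight $2/f(\ell)$, so $\sum_{p\in\ell}w(\ell,p)=2$.

**Step 2. The load from long paths.** *This step computes the load each point receives, in closed form.* For a point $p$, or more generally for a word $p$ over $\{1,\dots,k\}$ of any length, let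
$$n_c(p)=\#\{j:p_j\in C_c\},$$
and let $N_0(p),N_1(p),N_2(p)$ be the numbers of classes $c$ with $n_c(p)=0$, $n_c(p)=1$, $n_c(p)\ge2$ respectively. So $N_0+N_1+N_2=m$.

**Lemma 4.** The total weight that $p\in X$ receives from long paths is
$$B(p)=\frac{N_2(p)}{N_0(p)+1}.$$

**Proof.** Suppose $p$ receives positive weight from a long path $\ell$. Then $p$ is a $c$-point of $\ell$ for some free class $c$. The active coordinates of $p$ lie in $C_c$, and no constant coordinate does, so $A(\ell)=\{j:p_j\in C_c\}$; in particular $n_c(p)\ge2$.

Conversely, let $c$ be a class with $n_c(p)\ge2$. By Lemma 3 there is exactly one path $\ell$ through $p$ with active set $\{j:p_j\in C_c\}$. It is long, $p$ is a $c$-point of it, and $c$ is free for it. Different classes $c$ give different active sets, hence different paths. So the long paths giving weight to $p$ correspond one to one to the $N_2(p)$ classes with $n_c(p)\ge2$.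

For the path belonging to $c$, the constant coordinates are exactly the coordinates of $p$ outside $C_c$. So its free classes are $c$ itself and the classes $c'$ with $n_{c'}(p)=0$. Thus $f(\ell)=N_0(p)+1$, and each of the $N_2(p)$ paths contributes $1/(N_0(p)+1)$. $\square$

For example, on the $4^3$ board $(1,1,1)$ has $N_2=1$, $N_0=1$, so $B=\frac12$, coming from the diagonal $\{(i,i,i)\}$ only. The point $(2,2,1)$ has $N_2=1$, $N_0=0$, so $B=1$, coming from the path displayed earlier.

## Short paths compensate, one coordinate at a time

Through $p$ there is exactly one short path for each direction $t\in\{1,\dots,n\}$: the points that agree with $p$ off coordinate $t$. If all short paths spread evenly, the load of $p$ is $\frac{2n}{k}+B(p)$, and $B$ is not constant. Even on the $5^2$ board this fails. The two diagonals are the only long paths; each has both classes free and puts $\frac12$ on each of its four points other than the centre. Those eight points get load $\frac45+\frac12=\frac{13}{10}>1$, while the other $17$ points, the centre $(3,3)$ included, have $B=0$ and load $\frac45$.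

So let the short path in direction $t$ give $p$ the weight $\frac2k-h_t(p)$ instead. We want three things:

* $h_t$ sums to $0$ along every short path in direction $t$ (each short path still distributes $2$);
* $\sum_t h_t(p)=B(p)-\text{const}$ (the loads become equal);
* $h_t(p)\le \frac2k$ (the weights are nonnegative).

The first two are achieved by averaging $B$ over all coordinates and then revealing the coordinates of $p$ one at a time, with $h_t$ the change at the $t$-th revelation.

**Step 3. Weights on short paths.** *This step defines $w$ on short paths and verifies both equations in (3), leaving only the sign.* Let $U_1,\dots,U_n$ be independent and uniform on $\{1,\dots,k\}$. For $p\in X$ and $0\le t\le n$ let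
$$\beta_t(p)=E\,B(p_1,\dots,p_t,U_{t+1},\dots,U_n),$$
and for $1\le t\le n$ let $\Delta_t(p)=\beta_t(p)-\beta_{t-1}(p)$. Then $\beta_0$ is the constant $\bar B=E\,B(U_1,\dots,U_n)$, and $\beta_n=B$. If $\ell$ is the short path through $p$ with active coordinate $t$, put
$$w(\ell,p)=\frac2k-\Delta_t(p). \tag{5}$$

*Sum over a short path.* Let $\ell$ be short with active coordinate $t$. Its points agree off coordinate $t$, and their $t$-th coordinate runs over $\{1,\dots,k\}$. The function $\beta_{t-1}$ depends only on $p_1,\dots,p_{t-1}$, so it is constant on $\ell$; and since $U_t$ is uniform, this constant is the average of $\beta_t$ over the $k$ points of $\ell$. Hence $\sum_{p\in\ell}\Delta_t(p)=0$ and $\sum_{p\in\ell}w(\ell,p)=k\cdot\frac2k=2$.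

*Load of a point.* From short paths $p$ receives
$$\sum_{t=1}^n\Big(\frac2k-\Delta_t(p)\Big)=\frac{2n}{k}-\big(\beta_n(p)-\beta_0(p)\big)=\frac{2n}{k}-B(p)+\bar B .$$
Adding the load $B(p)$ from long paths, the total is $\frac{2n}{k}+\bar B$, the same for every $p$. Its value needs no computation: summing the loads over all $k^n$ points gives the total weight $2\cdot\#\{\text{paths}\}=(k+2)^n-k^n$, so the common load is $\rho$.

**Step 4. Reduction of nonnegativity to one line.** *This step shows that $w\ge0$ on short paths follows from an inequality about $B$ along a single line.* Since $\beta_{t-1}$ is the average of $\beta_t$ over coordinate $t$,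
$$\Delta_t(p)=E_{U_{t+1},\dots,U_n}\Big[B(p_{<t},p_t,U_{>t})-\frac1k\sum_{x'=1}^kB(p_{<t},x',U_{>t})\Big],$$
where $p_{<t}=(p_1,\dots,p_{t-1})$ and $U_{>t}=(U_{t+1},\dots,U_n)$. If the bracket is always at most $\frac2k$, then $\Delta_t(p)\le\frac2k$, and $w(\ell,p)\ge0$ by (5).

So what remains is this: along a line in a coordinate direction, $B$ never exceeds its average by more than $2/k$.

## The one-coordinate inequality

**Lemma 5.** Let $1\le t\le n$, let $Y\in\{1,\dots,k\}^{n-1}$ be values for the coordinates other than $t$, and let $x\in\{1,\dots,k\}$. Write $B(Y,x)$ for the value of $B$ at the point with $t$-th coordinate $x$ and the other coordinates $Y$. Then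
$$B(Y,x)-\frac1k\sum_{x'=1}^kB(Y,x')\ \le\ \frac2k. \tag{6}$$

**Step 5. Two counts for $Y$.** *This step collects what the size condition $m\ge n-1$ gives.* Let $M_i=N_i(Y)$ for $i=0,1,2$. Then $M_0+M_1+M_2=m$. The word $Y$ has $n-1$ letters; each class counted by $M_1$ uses one and each class counted by $M_2$ at least two, so $M_1+2M_2\le n-1$. With (4),
$$M_0=m-M_1-M_2=m-(M_1+2M_2)+M_2\ \ge\ m-(n-1)+M_2\ \ge\ M_2. \tag{7}$$

**Step 6. The values of $B$ along the line.** *This step computes $B(Y,x)$ for every $x$, and the average.* Put $b=\dfrac{M_2}{M_0+1}$. Adding the letter $x$ to $Y$ changes the counts as follows, and Lemma 4 gives the value.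

* (i) $x$ in a class that is empty for $Y$ (possible only if $M_0\ge1$): that class moves from $N_0$ to $N_1$, so $B(Y,x)=\dfrac{M_2}{M_0}=b+\dfrac{M_2}{M_0(M_0+1)}$.
* (ii) $x$ in a class $c$ with $n_c(Y)=1$: that class moves from $N_1$ to $N_2$, so $B(Y,x)=\dfrac{M_2+1}{M_0+1}=b+\dfrac{1}{M_0+1}$.
* (iii) $x$ in a class $c$ with $n_c(Y)\ge2$, or $x$ the centre: nothing changes, and $B(Y,x)=b$.

Classes have two elements, so there are $2M_0$ values of kind (i) and $2M_1$ of kind (ii). If $M_0\ge1$,
$$\frac1k\sum_{x'}B(Y,x')=b+\frac1k\Big(2M_0\cdot\frac{M_2}{M_0(M_0+1)}+2M_1\cdot\frac1{M_0+1}\Big)=b+\frac2k\cdot\frac{M_1+M_2}{M_0+1},$$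
and $M_1+M_2=m-M_0$, so
$$\frac1k\sum_{x'}B(Y,x')=b+\frac2k\cdot\frac{m-M_0}{M_0+1}. \tag{8}$$
If $M_0=0$, kind (i) does not occur, and $M_2=0$ by (7); the average is $b+\frac{2M_1}{k}$ with $M_1=m$, which is again (8).

As a check, take $k=5$, $n=2$, $Y=(1)$: $M_0=M_1=1$, $M_2=0$, $b=0$. The values of $B$ at $x=1,\dots,5$ are $\frac12,0,0,0,\frac12$, with average $\frac15$, and (8) gives $\frac25\cdot\frac{2-1}{2}=\frac15$.

**Step 7. The three cases.** *This step proves (6) for each kind of $x$, by subtracting (8).*

Kind (iii). The left side of (6) is $-\frac2k\cdot\frac{m-M_0}{M_0+1}\le0$.

Kind (ii). The left side of (6) is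
$$\frac1{M_0+1}-\frac2k\cdot\frac{m-M_0}{M_0+1}=\frac2k\cdot\frac{\frac k2-m+M_0}{M_0+1}\le\frac2k,$$
because $\frac k2-m\in\{0,\frac12\}$, so the numerator is at most $M_0+\frac12<M_0+1$.

Kind (i). Here $M_0\ge1$, and we must show
$$\frac{M_2}{M_0(M_0+1)}-\frac2k\cdot\frac{m-M_0}{M_0+1}\le\frac2k .$$
Multiplying by $M_0+1$, this is equivalent to
$$\frac{M_2}{M_0}\le\frac2k\big((m-M_0)+(M_0+1)\big)=\frac{2(m+1)}{k}.$$
The left side is at most $1$ by (7). The right side exceeds $1$, since $2(m+1)\ge k+1>k$. This proves Lemma 5. $\square$

By Step 4 all short weights are nonnegative; the long weights are nonnegative by definition. With Steps 1 and 3, both equations in (3) hold. Theorem 2 is proved. $\blacksquare$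

**The $5^2$ board worked out.** We have $\bar B=\frac{8\cdot\frac12}{25}=\frac4{25}$. Moreover $\beta_1(p)=\frac15$ if $p_1\ne3$ (two of the five points $(p_1,\cdot)$ have $B=\frac12$), and $\beta_1(p)=0$ if $p_1=3$. The weights (5) are therefore as follows.

* Active coordinate $1$: $\frac25-\big(\frac15-\frac4{25}\big)=\frac9{25}$ if $p_1\neq3$, and $\frac25+\frac4{25}=\frac{14}{25}$ if $p_1=3$. A path of this direction distributes $4\cdot\frac9{25}+\frac{14}{25}=2$.
* Active coordinate $2$, $p_1\ne3$: $\frac25-\big(\frac12-\frac15\big)=\frac1{10}$ at the two points on diagonals, $\frac25+\frac15=\frac35$ at the other three. Such a path distributes $\frac2{10}+\frac95=2$.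
* Active coordinate $2$, $p_1=3$: $\frac25$ at all five points.

The loads are $\frac12+\frac9{25}+\frac1{10}=\frac{24}{25}$ at the points on diagonals other than $(3,3)$; $\frac9{25}+\frac35=\frac{24}{25}$ at the points off the diagonals with $p_1\ne3$; and $\frac{14}{25}+\frac25=\frac{24}{25}$ at the points with $p_1=3$, including $(3,3)$. This is $\rho=\frac{49-25}{25}$.

## From balanced weights to Theorem 1

**Proof of Theorem 1.** Let $k\ge 2(2^{1/n}-1)^{-1}$. We saw that $k\ge2$ and, by (2), $(1+\frac2k)^n\le2$. Bernoulli's inequality gives $1+\frac{2n}{k}\le(1+\frac2k)^n\le2$, so $k\ge2n\ge 2n-2$, and Theorem 2 applies. The common load is $\rho=(1+\frac2k)^n-1\le1$. Lemma 2 with $r=2$ gives pairwise disjoint two-element sets $P_\ell\subset\ell$, one for each path. Lemma 1 turns them into a strategy with which the second player forces a tie. $\blacksquare$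

## Exactness, larger private sets, and the density of paths

Since the loads in Theorem 2 are exactly equal, the weights give more.

**Theorem 3.**

1. (Classification of pairing ties.) For $k\ge2$, there is a family of pairwise disjoint $2$-subsets of $X$ such that every path contains a member of the family if and only if $k\ge2(2^{1/n}-1)^{-1}$.
2. For $k\ge2$ and an integer $r\ge2$, one can choose pairwise disjoint $r$-subsets $R_\ell\subset\ell$, one for each path $\ell$, if and only if $r\cdot\#\{\text{paths}\}\le k^n$.
3. (Sharp density inequality.) If $k\ge2$ and $k\ge2n-2$, every $S\subset X$ contains at most $\frac{(k+2)^n-k^n}{2k^n}\,|S|$ paths. Equality holds for $S=X$.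

In part 1 the family is not assumed to give different paths different pairs. The converse therefore needs the following fact.

**Lemma 6.** Let $k\ge2$. Two distinct paths share at most one point.

**Proof.** Let $p\ne q$ be points of a path $\ell$; we show that $p$ and $q$ determine $\ell$. In a listing, $p$ and $q$ have different indices, so they differ in every active coordinate and agree in every constant one. Hence $A(\ell)=\{j:p_j\ne q_j\}$, and the constant coordinates take the values they have at $p$. Fix $j_0\in A(\ell)$ and use the listing in which coordinate $j_0$ increases. Then $p$ and $q$ have indices $p_{j_0}$ and $q_{j_0}$. A coordinate $j\in A(\ell)$ is increasing if $q_j-p_j$ has the same sign as $q_{j_0}-p_{j_0}$, and decreasing otherwise. So the listing is determined. $\square$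

**Proof of part 1.** *If* is Theorem 1: take the family $\{P_\ell\}$. For *only if*, let such a family be given, and choose for each path a member contained in it. By Lemma 6 a pair lies in at most one path, so distinct paths get distinct members, and distinct members are disjoint. Hence $2\cdot\#\{\text{paths}\}\le k^n$, which by (2) is $k\ge2(2^{1/n}-1)^{-1}$. $\blacksquare$

**Proof of part 2.** *Only if* is counting: the $R_\ell$ are disjoint $r$-subsets of $X$. For *if*, suppose $r\cdot\#\{\text{paths}\}\le k^n$. Since $2\cdot\#\{\text{paths}\}=\rho k^n$, this says $\frac r2\rho\le1$. Hence $(1+\frac2k)^n=1+\rho\le1+\frac2r\le2$, and Bernoulli's inequality gives $k\ge2n$ as before. So Theorem 2 applies. Multiply its weights by $\frac r2$: each path distributes $r$, and each point has load $\frac r2\rho\le1$. Lemma 2 gives the sets $R_\ell$. $\blacksquare$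

**Proof of part 3.** Take the weights of Theorem 2, and let $\mathcal L$ be the set of paths contained in $S$. Then
$$2|\mathcal L|=\sum_{\ell\in\mathcal L}\sum_{p\in\ell}w(\ell,p)\le\sum_{p\in\bigcup\mathcal L}\ \sum_{\ell\ni p}w(\ell,p)=\rho\,\Big|\bigcup\mathcal L\Big|\le\rho\,|S| ,$$
so $|\mathcal L|\le\frac\rho2|S|$, which is the claim. For $S=X$ all paths are counted, and $\#\{\text{paths}\}=\frac{\rho k^n}{2}$ by (1), so equality holds. $\blacksquare$
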